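
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}{Lemma}[section]
\newtheorem{proposition}[lemma]{Proposition}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{definition}
\newtheorem*{definition}{Definition}

\title{The total mean curvature of immersed real projective spaces}


\begin{abstract}
Let $H$ be the length of the mean curvature vector of an immersion of $RP^{2n}$ into a Euclidean space. It was conjectured that $\int H^{2n}\,dV$ is never smaller than its value $K_n=\left(\frac{2n+1}{n}\right)^n\frac{c_{2n}}2$ at the Veronese embedding, where $c_{2n}$ is the volume of the unit $2n$-sphere. We show that this fails for every $n\ge2$. Inserting a small higher-dimensional M\"obius band into a large round sphere shows that the infimum of $\int H^{2n}\,dV$ is at most $K_n-(2^{n-1}-1)c_{2n}$; the bound already fails for embeddings arbitrarily close to the Veronese embedding; and the infimum is asymptotic to $c_{2n}$, while $K_n\sim\sqrt e\,2^{n-1}c_{2n}$. For $n=1$ the bound holds, by Li and Yau, and we include the argument.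
\end{abstract}

\section{The question and the answer}

\subsection*{The functional}
Let $M$ be a closed manifold of dimension $N=2n\ge2$ and $f\colon M\to\mathbb E^m$ an immersion into Euclidean space. Give $M$ the induced metric, with volume element $dV$. If $h$ is the second fundamental form, then $\vec H=\frac1N\operatorname{trace}h$ is the mean curvature vector; put $H=|\vec H|$. We study
\[
\mathcal E(f)=\int_M H^{N}\,dV .
\]
Scaling $\mathbb E^m$ by $\lambda$ multiplies $H$ by $\lambda^{-1}$ and $dV$ by $\lambda^N$, so $\mathcal E$ is scale invariant: a tiny piece of a submanifold contributes as much as its enlargement. The constructions in Sections~\ref{sec:band}--\ref{sec:asym} rest on this.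

Let $c_k$ be the volume of the unit sphere $S^k\subset\mathbb E^{k+1}$. The round $N$-sphere of any radius has $\mathcal E=c_N$, and $\mathcal E\ge c_N$ for every closed $N$-manifold (Proposition~\ref{prop:lower}). For $M=RP^N$ a natural candidate for a minimizer is the \emph{Veronese embedding}
\[
F_0([x])=\tfrac1{\sqrt2}\,xx^T,\qquad x\in S^N ,
\]
into the symmetric $(N+1)\times(N+1)$ matrices with inner product $\langle A,B\rangle=\operatorname{tr}(AB)$. It is isometric for the metric of constant curvature $1$ on $RP^N$ and has constant $H^2=\frac{2(N+1)}N$ (both facts reappear in Section~\ref{sec:veronese}, as the case $\varepsilon=0$). Since $RP^N(1)$ has volume $\frac12c_N$,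
\[
\mathcal E(F_0)=K_n:=\Big(\frac{2n+1}{n}\Big)^{n}\,\frac{c_{2n}}2 .
\]

\subsection*{Why one might expect $K_n$ to be the minimum}
Chen (1979) proved that $\mathcal E(f)\ge K_n$ for every \emph{isometric} immersion $f\colon RP^{N}(1)\to\mathbb E^m$ \cite{Chen79}. The following short argument shows what is involved. Functions on $RP^N$ are even functions on $S^N$, so the first nonzero eigenvalue of $RP^N(1)$ comes from spherical harmonics of degree $2$: it is $\lambda_1=2(N+1)$. Translate so that $\int f\,dV=0$, and let $V=\frac12c_N$. For an isometric immersion $|df|^2=N$ and $\Delta f=N\vec H$; also $\int|f|^2\le\lambda_1^{-1}\int|df|^2=NV/\lambda_1$. So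
\[
V=\tfrac1N\int|df|^2=-\int\langle f,\vec H\rangle\le\Big(\int|f|^2\Big)^{1/2}\Big(\int H^2\Big)^{1/2}\le\Big(\frac{NV}{\lambda_1}\Big)^{1/2}\Big(\int H^2\Big)^{1/2}.
\]
Hence $\int H^2\ge\frac{\lambda_1}NV$, and H\"older's inequality gives
$\int H^N\ge\big(\frac{\lambda_1}N\big)^{N/2}V=K_n$.

\begin{conjecture}[printed as Conjecture 5.2 in a mathematics book]
For every $n\ge1$, every $m$ and every immersion $f\colon RP^{2n}\to\mathbb E^m$, one has $\mathcal E(f)\ge K_n$.
\end{conjecture}

The argument above uses the induced metric through $\lambda_1$ and the volume. When $N=2$ the Dirichlet integral is conformally invariant and, up to a diffeomorphism, every metric on $RP^2$ is conformal to the round one; this is what makes the case $n=1$ of the conjecture true. For $N>2$ neither fact is available.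

\subsection*{Results}
Let $I_n$ be the infimum of $\mathcal E(f)$ over all $m$ and all smooth immersions $f\colon RP^{2n}\to\mathbb E^m$.

\begin{theorem}\label{thm:gap}
For every $n\ge1$ and $\delta>0$ there is a smooth immersion $f\colon RP^{2n}\to\mathbb E^{n(2n+3)}$ with $\mathcal E(f)<c_{2n}\big[1+\frac12\big(\frac{2n-1}n\big)^n\big]+\delta$. Hence
\[
I_n\le c_{2n}\Big[1+\tfrac12\Big(\frac{2n-1}{n}\Big)^n\Big]\le K_n-(2^{n-1}-1)\,c_{2n},
\]
which is less than $K_n$ for every $n\ge2$.
\end{theorem}

\begin{theorem}\label{thm:veronese}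
Let $n\ge2$ and $N=2n$. There are smooth embeddings $RP^{2n}\to\mathbb E^{n(2n+3)}$, arbitrarily $C^\infty$-close to the Veronese embedding, with $\mathcal E<K_n$. Explicitly, put $k_{12}=k_{34}=1$ and $k_{13}=k_{24}=-1$, extended symmetrically, all other $k_{ij}=0$ $(1\le i,j\le N+1)$. For every sufficiently small $\varepsilon\ne0$ the map sending $[x]$, $x\in S^N$, to the symmetric matrix $F_\varepsilon$ with entries
\[
(F_\varepsilon)_{jj}=\tfrac1{\sqrt2}\Big(x_j^2+\varepsilon\sum_ik_{ij}x_i^2\Big),\qquad (F_\varepsilon)_{ij}=\tfrac1{\sqrt2}(1-\varepsilon k_{ij})\,x_ix_j\quad(i\ne j)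
\]
is an embedding with $\mathcal E(F_\varepsilon)<K_n$, its image lies in an affine subspace of dimension $n(2n+3)$, and $F_\varepsilon\to F_0$ in $C^\infty$ as $\varepsilon\to0$.
\end{theorem}

\begin{theorem}\label{thm:asym}
There is a constant $C$ such that $1\le I_n/c_{2n}\le1+C\sqrt n\,(3/4)^n$ for all $n$. Thus $I_n/c_{2n}\to1$, whereas $K_n/c_{2n}\sim\sqrt e\,2^{n-1}$.
\end{theorem}

\begin{theorem}[Li--Yau \cite{LiYau}]\label{thm:two}
Every immersion $f\colon RP^2\to\mathbb E^m$ has $\mathcal E(f)\ge6\pi=K_1$. Hence $I_1=K_1$, and the first bound of Theorem~\ref{thm:gap} is sharp for $n=1$.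
\end{theorem}

Theorems~\ref{thm:gap} and~\ref{thm:veronese} are independent of each other, and each disproves the conjecture for every $n\ge2$. We do not determine $I_n$ for $n\ge2$.

\subsection*{The idea}
Removing a ball from $RP^N$ leaves a twisted interval bundle over $RP^{N-1}$, the higher-dimensional M\"obius band. Take a very large round sphere, flatten it slightly near one point, and replace a small flat disc by a M\"obius band that is asymptotically flat. The result is an $RP^N$. The sphere costs about $c_N$, the transition costs almost nothing, and by scale invariance the insert has a fixed price however small it is. The question becomes how cheap the insert can be. A ruled one gives Theorem~\ref{thm:gap}; a better one, with price tending to $0$ relative to $c_N$, gives Theorem~\ref{thm:asym}. Theorem~\ref{thm:veronese} has a different mechanism: along a suitable path starting at the Veronese embedding the first derivative of $\mathcal E$ vanishes and the second is negative.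

\section{Dimension two: the ruled M\"obius band}\label{sec:band}

The insert is visible, and computable by hand, for $N=2$. Identify $\mathbb E^4$ with $\mathbb C^2$ and consider
\[
F(t,\theta)=(t\,e^{i\theta},\,e^{2i\theta}),\qquad t\in\mathbb R .
\]
Since $F(-t,\theta+\pi)=F(t,\theta)$, this is a map of an open M\"obius band, that is, of $RP^2$ minus a point. Its image is a union of straight lines. It stays at distance $1$ from the plane $\mathbb C\times0$ and, seen from far away, looks like that plane. With $\rho^2=t^2+4$ the metric is $dt^2+\rho^2d\theta^2$, so $\Delta F=F_{tt}+\frac{\rho'}\rho F_t+\rho^{-2}F_{\theta\theta}$, and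
\[
2\vec H=\Delta F=\frac t{\rho^2}\,(e^{i\theta},0)-\frac1{\rho^2}\,(te^{i\theta},4e^{2i\theta})=-\frac4{\rho^2}\,(0,e^{2i\theta}).
\]
So $H=2/\rho^2$. The strip $t>0$, $0\le\theta<2\pi$ covers the band once up to measure zero, and therefore
\[
\int H^2\,dA=2\pi\int_0^\infty\frac{4}{\rho^4}\,\rho\,dt=8\pi\int_0^\infty\frac{dt}{(t^2+4)^{3/2}}=2\pi .
\]
Gluing this into a huge round sphere, which costs $4\pi$, will give immersions of $RP^2$ with energy as close as we like to $6\pi=K_1$: a tie with the Veronese surface. By Theorem~\ref{thm:two} no construction can win here. But in dimension four the same construction costs $\frac98c_4$ for the band, so $\frac{17}8c_4$ in all, against $K_2=\frac{25}8c_4$.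

To carry this out in all dimensions we need three things: an analogue of the band in dimension $N$ that is flexible enough to be flattened, a formula for its energy, and an estimate for the transition to the sphere.

\section{Equivariant immersions}\label{sec:equi}

\subsection*{The ansatz}
Removing one point from $RP^N$ leaves the quotient of $\mathbb R\times S^{N-1}$ by $(s,x)\sim(-s,-x)$. We look for maps of it that are equivariant under $O(N)$. The vector $x\in\mathbb R^N$ is odd and must be multiplied by an odd function of $s$, which vanishes at $s=0$. To keep the rank at $s=0$ we also need a nonconstant even function of $x$, as in the band of Section~\ref{sec:band}, and the simplest one is quadratic. Let $\mathrm{Sym}_0(N)$ be the space of traceless symmetric matrices, with $\langle A,B\rangle=\operatorname{tr}(AB)$, and put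
\[
\sigma=\frac{2N}{N-1},\qquad \hat w(x)=\sqrt{\sigma/2}\,\Big(xx^T-\frac1NI\Big)\in\mathrm{Sym}_0(N),\qquad x\in S^{N-1}.
\]
Then $|xx^T-\frac1NI|^2=\frac{N-1}N$ gives $|\hat w|=1$. For $v\perp x$ we have $d\hat w(v)=\sqrt{\sigma/2}\,(xv^T+vx^T)$, so $|d\hat w(v)|^2=\sigma|v|^2$ and $\langle\hat w,d\hat w\rangle=0$. A harmonic homogeneous polynomial of degree $j$ restricts to an eigenfunction of $\Delta_{S^{N-1}}$ with eigenvalue $-j(j+N-2)$. The entries of $\hat w$ are restrictions of harmonic quadratic polynomials; so $\Delta x=-(N-1)x$ and $\Delta\hat w=-2N\hat w=-(N-1)\sigma\hat w$.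

For a curve $\gamma=(\zeta,\alpha,y)$ in $\mathbb R^3$ put
\[
F(s,x)=\big(\zeta(s),\ \alpha(s)x,\ y(s)\hat w(x)\big)\in\mathbb R\oplus\mathbb R^N\oplus\mathrm{Sym}_0(N)\cong\mathbb E^{N(N+3)/2},\qquad \rho^2=\alpha^2+\sigma y^2 .
\]
Note that $N(N+3)/2=n(2n+3)$. The band of Section~\ref{sec:band} is the case $N=2$, $\sigma=4$, $\zeta=0$, $\alpha=t$, $y=1$.

\subsection*{Mean curvature}
\begin{lemma}\label{lem:H}
Let $\gamma$ be smooth and parametrized by arclength, with $\rho>0$. Then $F$ is an immersion inducing the metric $ds^2+\rho^2g_{S^{N-1}}$, and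
\begin{equation}\label{eq:H}
NH=\big|\vec\kappa-(N-1)(\nabla\log\rho)^\perp\big|,
\end{equation}
where $\vec\kappa=\gamma''$ is the curvature vector of $\gamma$, $\nabla\log\rho$ is the gradient of the function $\log\rho=\frac12\log(\alpha^2+\sigma y^2)$ of $(\zeta,\alpha,y)\in\mathbb R^3$, and $\perp$ denotes the part normal to $\gamma'$.
\end{lemma}
\begin{proof}
We have $|F_s|^2=|\gamma'|^2=1$; next, $\langle F_s,d_xF(v)\rangle=0$ because $\langle x,v\rangle=\langle\hat w,d\hat w(v)\rangle=0$; and $|d_xF(v)|^2=(\alpha^2+\sigma y^2)|v|^2$. This is the metric, and its Laplacian is $\partial_s^2+(N-1)\frac{\rho'}\rho\partial_s+\rho^{-2}\Delta_{S^{N-1}}$. Since $N\vec H=\Delta F$ for the induced metric,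
\[
N\vec H=F_{ss}+(N-1)\tfrac{\rho'}\rho F_s-(N-1)\rho^{-2}\,(0,\ \alpha x,\ \sigma y\hat w).
\]
For fixed $x$ the map $(a,b,d)\mapsto(a,bx,d\hat w(x))$ is a linear isometry of $\mathbb R^3$ into the target. Under it $F_{ss}$ and $F_s$ are the images of $\gamma''$ and $\gamma'$, and $\rho^{-2}(0,\alpha x,\sigma y\hat w)$ is the image of $\rho^{-2}(0,\alpha,\sigma y)=\frac12\rho^{-2}\nabla(\rho^2)=\nabla\log\rho$. As $\rho'/\rho=\langle\nabla\log\rho,\gamma'\rangle$, the second term cancels the tangential part of the third; and $\gamma''\perp\gamma'$.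
\end{proof}

For a graph $\zeta=0$, $y=Y(\alpha)$, the unit normal in the $(\alpha,y)$-plane is $(-Y',1)/\sqrt{1+Y'^2}$, and \eqref{eq:H} becomes
\begin{equation}\label{eq:graph}
\rho H=\left|\frac{\rho\,Y''}{N(1+Y'^2)^{3/2}}-\frac{N-1}N\,\frac{\sigma Y-\alpha Y'}{\rho\sqrt{1+Y'^2}}\right|.
\end{equation}
The quantity $\rho H$ is scale invariant, and the energy will turn out to be an integral of $(\rho H)^N$.

\subsection*{Closing up}
\begin{definition}
An \emph{admissible curve} is a smooth arclength-parametrized $\gamma=(\zeta,\alpha,y)\colon[0,\ell]\to\mathbb R^3$ with $\rho>0$ on $[0,\ell)$ such that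
\begin{itemize}
\item at $s=0$: $\alpha(0)=0$, and $\alpha$ extends to a smooth odd function, $\zeta$ and $y$ to smooth even functions;
\item near $s=\ell$: $y=0$ and $(\zeta,\alpha)=\big(\zeta_0+r\cos\frac{\ell-s}r,\ r\sin\frac{\ell-s}r\big)$ for some $r>0$, $\zeta_0\in\mathbb R$.
\end{itemize}
If the conditions hold except that $\gamma$ is only $C^1$ and piecewise smooth (smooth up to the endpoints of each piece), with finitely many breaks in $(0,\ell)$, we call $\gamma$ \emph{piecewise admissible}.
\end{definition}

The first condition makes $F$ invariant under $(s,x)\mapsto(-s,-x)$; the second closes the end with a round cap. For any arc of such a curve define its \emph{cost}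
\begin{equation}\label{eq:cost}
J=c_{N-1}\int(\rho H)^N\,\frac{ds}\rho ,
\end{equation}
with $H$ given by \eqref{eq:H}, and let $J(\gamma)$ be the cost of the whole curve.

\begin{lemma}\label{lem:close}
An admissible curve $\gamma$ defines a smooth immersion $F\colon RP^N\to\mathbb E^{N(N+3)/2}$ with $\mathcal E(F)=J(\gamma)$.
\end{lemma}
\begin{proof}
Extend $\gamma$ to $(-\ell,\ell)$ by parity; then $F(-s,-x)=F(s,x)$. With $\theta=\frac{\pi s}{2\ell}$, the map $(s,x)\mapsto(\sin\theta,\cos\theta\,x)$ is a diffeomorphism of $(-\ell,\ell)\times S^{N-1}$ onto $S^N\setminus\{\pm(1,0)\}$ carrying $(s,x)\mapsto(-s,-x)$ to the antipodal map. So $F$ descends to $RP^N\setminus\{[(1,0)]\}$, where it is an immersion by Lemma~\ref{lem:H}.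

Near $[(1,0)]$, represented with $s>0$, a smooth chart is $z=\cos\theta\,x=\sin\!\big(\frac{\pi(\ell-s)}{2\ell}\big)x$. Since $\ell-s$ is a smooth odd function of $|z|$ with nonzero derivative at $0$, $u=(\ell-s)x$ is also a smooth chart. In it
\[
F=\Big(\zeta_0+r\cos\tfrac{|u|}r,\ r\sin\tfrac{|u|}r\,\tfrac u{|u|},\ 0\Big),
\]
the parametrization of a round cap by its exponential map. So $F$ extends to a smooth immersion of $RP^N$. Finally $dV=\rho^{N-1}ds\,dx$, and $(0,\ell)\times S^{N-1}$ covers $RP^N$ once up to measure zero; hence $\mathcal E(F)=c_{N-1}\int_0^\ell H^N\rho^{N-1}ds=J(\gamma)$.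
\end{proof}

It is convenient to assemble curves from pieces that fit only to first order. This is harmless, because jumps of the curvature do not contribute to \eqref{eq:cost}.

\begin{lemma}\label{lem:smooth}
If $\gamma$ is piecewise admissible, then $J(\gamma)$ is a limit of values $J(\gamma_\delta)$ with $\gamma_\delta$ admissible.
\end{lemma}
\begin{proof}
Let $\eta$ be a smooth cutoff with compact support in $(0,\ell)$, equal to $1$ near the breaks, let $\varphi_\delta$ be a mollifier, and for small $\delta$ put $\gamma_\delta=\gamma+\eta\,(\gamma*\varphi_\delta-\gamma)$. Near the breaks $\gamma_\delta=\gamma*\varphi_\delta$ and elsewhere $\gamma$ is smooth, so $\gamma_\delta$ is smooth for small $\delta$. Since $\gamma$ is $C^1$ with bounded second derivatives on its pieces, $\gamma'$ is Lipschitz; hence $\gamma_\delta\to\gamma$ in $C^1$, $\sup|\gamma_\delta''|$ stays bounded, and $\gamma_\delta''\to\gamma''$ locally uniformly away from the breaks. In particular $\gamma_\delta'\ne0$ for small $\delta$, and $\rho>0$ along $\gamma_\delta$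 on the compact set $\operatorname{supp}\eta$. Near the ends $\gamma_\delta=\gamma$, so $\gamma_\delta$, reparametrized by arclength, is admissible.

Written in an arbitrary regular parameter, the integrand of \eqref{eq:cost} is a continuous function of $(\gamma,\gamma',\gamma'')$ on the set $\gamma'\ne0$, $\rho>0$. On $\operatorname{supp}\eta$ the triples $(\gamma_\delta,\gamma_\delta',\gamma_\delta'')$ stay in a compact part of this set; off $\operatorname{supp}\eta$ the integrand is unchanged. Dominated convergence gives $J(\gamma_\delta)\to J(\gamma)$.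
\end{proof}

\section{Attaching the large sphere}\label{sec:cap}

The next lemma says that an insert given by an asymptotically flat graph can be completed to an immersed $RP^N$ at an additional cost arbitrarily close to $c_N$. For a function $Y$ on $[0,\infty)$ let $e(Y)$ be the cost \eqref{eq:cost} of the whole graph $\zeta=0$, $y=Y(\alpha)$. The growth conditions below say that the scale-invariant quantities $Y/\alpha$, $Y'$, $\alpha Y''$ are all $O(\alpha^{-1/2})$. By \eqref{eq:graph} this gives $\rho H=O(\alpha^{-1/2})$, so $e(Y)$ is finite, and it allows us to push the graph down to $y=0$ far out at small cost.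

\begin{lemma}\label{lem:cap}
Let $Y>0$ on $[0,\infty)$ be $C^1$ and piecewise smooth (smooth up to the endpoints of each piece) with finitely many breaks, all at positive $\alpha$, equal near $0$ to a smooth even function, with
\[
Y=O(\alpha^{1/2}),\qquad Y'=O(\alpha^{-1/2}),\qquad Y''=O(\alpha^{-3/2})\qquad(\alpha\to\infty).
\]
Then for every $\delta>0$ there is a smooth immersion $RP^N\to\mathbb E^{N(N+3)/2}$ with $\mathcal E<c_N+e(Y)+\delta$.
\end{lemma}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]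
\draw[->] (0,0)--(4.5,0) node[right] {$\alpha$};
\draw[->] (0,0)--(0,1.7) node[above] {$y$};
\draw[thick] (0,0.9)--(1.6,0.9) .. controls (2.3,0.9) and (2.5,0) .. (3.2,0)--(4.2,0);
\draw[dotted] (1.6,0.9)--(1.6,0);
\node[below] at (1.6,0) {$A$};
\node[below] at (3.2,0) {$2A$};
\node[above] at (0.9,0.9) {$y=Y(\alpha)$};
\begin{scope}[xshift=7cm]
\draw[->] (0,0)--(2.3,0) node[right] {$\alpha$};
\draw[->] (0,-0.1)--(0,3.3) node[above] {$\zeta$};
\draw[thick] (0,0)--(0.45,0) .. controls (0.6,0) and (0.78,0.11) .. (0.9,0.2);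
\draw[thick] (0.9,0.2) arc (-53.13:90:1.5);
\draw[dotted] (0.9,0.2)--(0.9,0);
\fill (0,1.4) circle (1.2pt) node[left] {$\zeta_0$};
\draw[dotted] (0,1.4)--(1.5,1.4) node[midway,above] {$r$};
\node[below] at (0.42,0) {$D$};
\node[below] at (0.95,0) {$2D$};
\end{scope}
\end{tikzpicture}
\caption{The profile curve in Lemma~\ref{lem:cap}, not to scale. Left: in the plane $\zeta=0$ the graph of $Y$ is followed up to $\alpha=A$ and brought down to $y=0$ at $\alpha=2A=D$. Right: in the plane $y=0$ the curve leaves the line $\zeta=0$ between $\alpha=D$ and $\alpha=2D$, joins a circle of large radius $r$ and follows it to the axis $\alpha=0$. The thick segment $\alpha\le D$ on the right is the projection of the part drawn on the left.}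
\label{fig:profile}
\end{figure}

\begin{proof}
Let $\chi$ be a smooth function with $0\le\chi\le1$, $\chi=1$ on $(-\infty,1]$ and $\chi=0$ on $[2,\infty)$. Let $A\ge1$ be larger than all breaks of $Y$, put $D=2A$, and let $r\ge8D$. Constants $C$ and the constants in $O(\cdot)$ depend on $Y$, $N$, $\chi$, but not on $A$ and $r$. The curve has four parts (Figure~\ref{fig:profile}).

\emph{(i) $0\le\alpha\le A$.} Take $\zeta=0$, $y=Y(\alpha)$. The cost is at most $e(Y)$. Since $Y$ is even near $0$, arclength measured from $\alpha=0$ is an odd function of $\alpha$; so $\alpha$ is odd and $y$ is even in $s$, as admissibility requires.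

\emph{(ii) $A\le\alpha\le2A$.} Take $\zeta=0$, $y=Y(\alpha)\,\chi(\alpha/A)$. By the product rule $y=O(A^{1/2})$, $y'=O(A^{-1/2})$, $y''=O(A^{-3/2})$, and $A\le\rho\le CA$. By \eqref{eq:graph},
\[
\rho H\le\rho|y''|+\frac{\sigma|y|+\alpha|y'|}\rho=O(A^{-1/2}),
\]
while $\int ds/\rho=O(1)$. The cost is $O(A^{-N/2})$.

\emph{(iii) $D\le\alpha\le2D$.} From here on $y=0$, so $\rho=\alpha$. Take $\zeta=Z(\alpha)$ with $Z=0$ for $\alpha\le D$ and
\[
Z'(\alpha)=\big(1-\chi(\alpha/D)\big)\frac\alpha{\sqrt{r^2-\alpha^2}} .
\]
As $\alpha\le2D\le r/4$, we have $|Z'|\le CD/r$ and $|Z''|\le C/r$. The curvature of the graph of $Z$ is at most $|Z''|$, and since $\nabla\log\rho$ is the vector of length $1/\alpha$ in the $\alpha$-direction, its part normal to the curve has length at most $|Z'|/\alpha$. So \eqref{eq:H} gives $NH\le|Z''|+(N-1)|Z'|/\alpha$, hence $\rho H\le\alpha|Z''|+|Z'|\le CD/r$. Again $\int ds/\rho\le C$, and the cost is $O((D/r)^N)$.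

\emph{(iv) The sphere.} At $\alpha=2D$ the slope $Z'$ is that of the circle $\zeta=\zeta_0-\sqrt{r^2-\alpha^2}$, with $\zeta_0$ chosen to match $Z(2D)$. Continue along this circle, through $\alpha=r$, to the far point $\zeta=\zeta_0+r$, $\alpha=0$. The immersion is then part of a round $N$-sphere of radius $r$: with $\rho=r\sin\varphi$, $H=1/r$, $ds=r\,d\varphi$, the cost is at most
\[
c_{N-1}\int_0^\pi\sin^{N-1}\varphi\,d\varphi=c_N .
\]

The junctions at $\alpha=A$, $2A=D$ and $2D$ are smooth by the choice of $\chi$, so the curve, parametrized by arclength, is piecewise admissible with breaks only at those of $Y$. Its cost is at most $e(Y)+c_N+O(A^{-N/2})+O((D/r)^N)$. Choose $A$ large, then $r$ large, and apply Lemmas~\ref{lem:smooth} and~\ref{lem:close}.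
\end{proof}

\section{The ruled insert: proof of Theorem~\ref{thm:gap}}

Take $Y\equiv1$, the $N$-dimensional version of the ruled M\"obius band. Since $\frac{N-1}N\sigma=2$, formula \eqref{eq:graph} gives $\rho H=2/\rho$ with $\rho^2=\alpha^2+\sigma$. Substituting $\alpha=\sqrt\sigma\tan\varphi$,
\[
e(1)=c_{N-1}2^N\!\int_0^\infty\!(\alpha^2+\sigma)^{-\frac{N+1}2}d\alpha=c_{N-1}\Big(\frac4\sigma\Big)^{N/2}\!\int_0^{\pi/2}\!\cos^{N-1}\varphi\,d\varphi=\frac12\Big(\frac{2(N-1)}N\Big)^{N/2}c_N .
\]
With $N=2n$, Lemma~\ref{lem:cap} gives the immersions of Theorem~\ref{thm:gap}. For the comparison with $K_n$, keep only the term $k=1$ of the binomial expansion: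
\[
\Big(2+\frac1n\Big)^n-\Big(2-\frac1n\Big)^n=2\sum_{k\text{ odd}}\binom nk2^{n-k}n^{-k}\ \ge\ 2\cdot n\cdot2^{n-1}\cdot\frac1n=2^n .
\]
Hence
\[
K_n-c_{2n}\Big[1+\frac12\Big(\frac{2n-1}n\Big)^n\Big]\ge\frac{c_{2n}}2\,2^n-c_{2n}=(2^{n-1}-1)\,c_{2n},
\]
and the right side is positive for $n\ge2$. This proves Theorem~\ref{thm:gap}. \qed

\section{An almost free insert: proof of Theorem~\ref{thm:asym}}\label{sec:asym}

\subsection*{Lower bound}
The bound $I_n\ge c_{2n}$ is a case of the following.

\begin{proposition}[Chen \cite{Chen71}]\label{prop:lower}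
If $f\colon M^N\to\mathbb E^m$ is an immersion of a closed manifold, then $\int_MH^N\,dV\ge c_N$.
\end{proposition}
\begin{proof}
Enlarging $\mathbb E^m$ we may assume $m\ge N+2$. For a unit normal $\xi$ at $p$ let $A_\xi$ be the shape operator, $\langle A_\xi v,w\rangle=\langle h(v,w),\xi\rangle$. On the unit normal bundle, of dimension $m-1$, the map $(p,\xi)\mapsto\xi\in S^{m-1}$ has Jacobian $|\det A_\xi|$ with respect to $d\xi\,dV$: it is isometric along the fibers, and the tangential part of $d\xi$ in horizontal directions is $-A_\xi$. Let $U$ be the closed set of $(p,\xi)$ for which $\langle f,\xi\rangle$ attains its maximum at $p$. Every linear function attains its maximum on $M$, at a point where its direction is normal, so $U$ maps onto $S^{m-1}$.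

On $U$ the Hessian of $\langle f,\xi\rangle$ at $p$, which is $A_\xi$, is $\le0$. So $\langle\vec H,\xi\rangle=\frac1N\operatorname{tr}A_\xi\le0$, and $|\det A_\xi|\le|\langle\vec H,\xi\rangle|^N$ by the arithmetic--geometric mean inequality. Hence
\[
c_{m-1}\le\int_U|\det A_\xi|\,d\xi\,dV\le\int_M\int_{\{\langle\vec H,\xi\rangle\le0\}}|\langle\vec H,\xi\rangle|^N\,d\xi\,dV=a\int_MH^N\,dV,
\]
where $a>0$ is the integral of $|\langle\omega,\xi\rangle|^N$ over the half $\{\langle\omega,\xi\rangle\le0\}$ of the unit sphere of the normal space, for any unit normal $\omega$; it depends only on $N$ and $m$. To find $a$, take the unit sphere $S^N\subset\mathbb E^{N+1}\subset\mathbb E^m$. There $\vec H=-p$, $A_\xi=-\langle\xi,p\rangle I$, and $U=\{\langle\xi,p\rangle\ge0\}=\{\langle\vec H,\xi\rangle\le0\}$; moreover $U\to S^{m-1}$ is injective almost everywhere, since for almost every $\xi$ the point $p$ is the normalized projection of $\xi$ to $\mathbb E^{N+1}$. So equality holds throughout and $c_{m-1}=a\,c_N$. Dividing by $a$ proves the claim.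
\end{proof}

\subsection*{Where the ruled insert loses}
For $Y\equiv1$ we have $\rho H=2/\rho$, and at $\alpha=0$ this is $2/\sqrt\sigma\approx\sqrt2$. It is the region where $\rho H>1$ that makes the price grow exponentially relative to $c_N$, so we want a graph with $\rho H$ bounded by a constant less than $1$. Where $\rho Y''$ is bounded, its term in \eqref{eq:graph} is of order $1/N$; ignoring it and replacing $\sigma$ by $2$, we are left with
\[
(\rho H)^2\approx\frac{(2Y-\alpha Y')^2}{(\alpha^2+2Y^2)(1+Y'^2)},
\]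
which at $\alpha=0$ equals $2/(1+Y'(0)^2)$. A steep start is what is needed, but evenness forces $Y'(0)=0$. The way out is to let $Y''$ be of order $N$ on an interval of length $O(1/N)$: there the two terms in \eqref{eq:graph} can cancel exactly. We turn the corner from slope $0$ to slope $\sqrt3$ with $H=0$, free of charge, and then continue with a parabolic arc, growing like $\sqrt\alpha$, along which $(\rho H)^2$ stays below $\frac34$ up to errors $O(1/N)$.

\subsection*{Construction}
By Theorem~\ref{thm:gap} every $I_n/c_{2n}$ is finite, so it suffices to treat large $N$. From here on, constants $C$ do not depend on $N$.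

\emph{The corner.} Let $y(\alpha)$ solve
\[
\frac{y''}{1+y'^2}=(N-1)\,q,\qquad q=\frac{\sigma y-\alpha y'}{\alpha^2+\sigma y^2},\qquad y(0)=1,\quad y'(0)=0 .
\]
By \eqref{eq:graph} this is the equation $H=0$. It is smooth where $y>0$ and invariant under $\alpha\mapsto-\alpha$, so the solution is smooth and even. Let $T$ be the supremum of the $t\le\frac3{N-1}$ such that the solution exists on $[0,t]$ with $|y'|<\sqrt3$ there. On $[0,T)$ we have $|y-1|\le\sqrt3\,\alpha\le\frac{3\sqrt3}{N-1}$. Since $\sigma-2=\frac2{N-1}$, both numerator and denominator of $q$ differ from $2$ by $O(1/N)$; so for $N$ large $q\ge\frac34$ on $[0,T)$. There $y''>0$, hence $y'\ge0$, and integrating $(\arctan y')'=(N-1)q$ gives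
\[
\arctan y'\ge\tfrac34(N-1)\,\alpha .
\]
If $T=\frac3{N-1}$, letting $\alpha\to T$ would give $\frac\pi3\ge\frac94$, which is false. So $T<\frac3{N-1}$. The solution stays bounded with $y$ near $1$ and $|y'|<\sqrt3$, so it extends past $T$, and by maximality $y'(T)=\sqrt3$. Put $\alpha_*=T$, $y_*=y(T)$; then
\begin{equation}\label{eq:corner}
0<\alpha_*\le C/N,\qquad 0\le y_*-1\le C/N .
\end{equation}

\emph{The outer part.} For $\alpha=\alpha_*+\tau$, $\tau\ge0$, continue with
\[
y=y_*-1+Y(\tau),\qquad Y(\tau)=\sqrt{1+2\sqrt3\,\tau} .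
\]
Since $Y'=\sqrt3/Y$, we have $Y(0)=1$ and $Y'(0)=\sqrt3$, so the junction is $C^1$. The whole graph is positive, has one break, is even near $0$, and has the growth required in Lemma~\ref{lem:cap}. It remains to estimate its cost $e$.

\subsection*{The limiting value of $\rho H$}
Let
\[
P(\tau)=\frac{2Y-\tau Y'}{\sqrt{\tau^2+2Y^2}\,\sqrt{1+Y'^2}} .
\]
With $t=\sqrt3\,\tau$ we have $\tau^2=\frac{t^2}3$, $Y^2=1+2t$, $\tau Y'=t/Y$, so $2Y-\tau Y'=(2+3t)/Y>0$ and $1+Y'^2=(4+2t)/Y^2$. Therefore
\[
P^2=\frac{(2+3t)^2}{\big(2+4t+\frac{t^2}3\big)(4+2t)} .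
\]
Since $\frac34\big(2+4t+\frac{t^2}3\big)(4+2t)=6+15t+7t^2+\frac12t^3$, the difference
\[
\tfrac34\big(2+4t+\tfrac{t^2}3\big)(4+2t)-(2+3t)^2=2+3t-2t^2+\tfrac12t^3=2+\tfrac t2\big((t-2)^2+2\big)
\]
is positive for $t\ge0$, and $P\le\frac{\sqrt3}2$.

\subsection*{The cost}
On the outer part apply \eqref{eq:graph} to $y$ as a function of $\alpha$; its first two derivatives are $Y'$ and $Y''$. We have $|Y''|=3Y^{-3}$, $Y^2\ge1+\tau$ and $\rho\le C(1+\tau)$; so the first term of \eqref{eq:graph} is at most $\frac CN(1+\tau)^{-1/2}$. For the second term write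
\[
\sigma y-\alpha Y'=(2Y-\tau Y')+(\sigma-2)Y+\sigma(y_*-1)-\alpha_*Y'.
\]
With $\sigma-2=\frac2{N-1}$, $0<Y'\le\sqrt3$ and \eqref{eq:corner} this gives
\[
|\sigma y-\alpha Y'|\le(2Y-\tau Y')+\tfrac CN(1+Y)\le C(1+\tau)^{1/2}.
\]
Because $\alpha\ge\tau$, $\sigma>2$ and $y\ge Y\ge1$, we have $\rho^2\ge\tau^2+2Y^2$; in particular $\rho\ge\sqrt2\,Y\ge\frac{1+Y}{\sqrt2}$ and $\rho\ge C^{-1}(1+\tau)$. By the inequality $\rho\ge\sqrt{\tau^2+2Y^2}$ the term $2Y-\tau Y'$ contributes at most $P$ to $\rho H$; by $\rho\ge\frac{1+Y}{\sqrt2}$ the error term contributes at most $\frac CN$; and $\rho\ge C^{-1}(1+\tau)$ controls the decay. Altogether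
\[
\rho H\le P+\frac CN\le\frac{\sqrt3}2+\frac CN,\qquad\qquad \rho H\le C(1+\tau)^{-1/2}.
\]
The corner costs nothing, and $ds=\sqrt{1+Y'^2}\,d\tau\le2\,d\tau$. Using the first bound for $N-1$ factors $\rho H$ and the second bound for the last one,
\[
e\le c_{N-1}\Big(\frac{\sqrt3}2+\frac CN\Big)^{N-1}\int_0^\infty\frac{C\,d\tau}{(1+\tau)^{3/2}}\le C\,c_{N-1}\Big(\frac{\sqrt3}2\Big)^N\le C\sqrt N\,\Big(\frac34\Big)^{N/2}c_N ,
\]
since $c_{N-1}/c_N=\Gamma(\frac{N+1}2)/\big(\sqrt\pi\,\Gamma(\frac N2)\big)=O(\sqrt N)$. Lemma~\ref{lem:cap} now gives $I_n\le c_{2n}\big(1+C\sqrt n\,(3/4)^n\big)$. Finally $K_n/c_{2n}=2^{n-1}\big(1+\frac1{2n}\big)^n\sim\sqrt e\,2^{n-1}$. This proves Theorem~\ref{thm:asym}. \qed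

\section{Near the Veronese embedding: proof of Theorem~\ref{thm:veronese}}\label{sec:veronese}

We now expand $\mathcal E$ to second order along a deformation of $F_0$ of the form $\frac1{\sqrt2}(xx^T+\varepsilon B_x)$, where $B_x$ is a symmetric matrix depending quadratically on $x$. To keep the computation short we want $B_x$ to be traceless, to annihilate $x$, and to have harmonic entries. A source of such $B$ is a tensor with the symmetries of a curvature tensor: $B_x(a,b)=R(x,a,x,b)$ annihilates $x$ by antisymmetry, and the other two conditions say that the Ricci contraction of $R$ vanishes. We take $R$ diagonal, with value $k_{ij}$ on the coordinate plane of $e_i,e_j$; the Ricci condition is that all row sums of $k$ vanish. For three indices this forces $k=0$; four indices suffice, and this is where $n\ge2$ enters.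

\subsection*{The tensor}
Let $d=N+1\ge5$, and let $k$ be as in Theorem~\ref{thm:veronese}. Its row sums are $k_{12}+k_{13}=k_{21}+k_{24}=k_{31}+k_{34}=k_{42}+k_{43}=0$, and zero in the other rows. Put
\[
R(a,b,c,e)=\sum_{i<j}k_{ij}(a_ib_j-a_jb_i)(c_ie_j-c_je_i),
\]
which is antisymmetric in the first pair and in the last pair and symmetric under exchange of the pairs. Moreover, for the standard basis $e_1,\dots,e_d$,
\begin{equation}\label{eq:ricci}
\sum_{a=1}^dR(v,e_a,w,e_a)=\sum_{i<j}k_{ij}(v_iw_i+v_jw_j)=\sum_i\Big(\sum_jk_{ij}\Big)v_iw_i=0 .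
\end{equation}
Let $B(v,w)$ be the symmetric matrix with $B(v,w)(a,b)=\frac12\big[R(v,a,w,b)+R(w,a,v,b)\big]$, and $B_x=B(x,x)$, so that $B_x(a,b)=R(x,a,x,b)$. The entries of $B_x$ are $(B_x)_{jj}=\sum_ik_{ij}x_i^2$ and $(B_x)_{ij}=-k_{ij}x_ix_j$ for $i\ne j$, so the map of Theorem~\ref{thm:veronese} is
\[
F:=F_\varepsilon=\tfrac1{\sqrt2}\,(xx^T+\varepsilon B_x).
\]

\begin{lemma}\label{lem:alg}
For all $v,w,x\in\mathbb R^d$:
\begin{enumerate}
\item $B_xx=0$, $\operatorname{tr}B(v,w)=0$, $\sum_{a=1}^dB(e_a,e_a)=0$; in particular the entries of $B_x$ are harmonic quadratic polynomials.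
\item $B(v,w)(x,x)=B_x(v,w)$, $B(x,v)(x,x)=0$, and $2B(x,w)(x,v)=-B_x(v,w)$.
\end{enumerate}
\end{lemma}
\begin{proof}
(1) $B_x(x,b)=R(x,x,x,b)=0$. The trace is \eqref{eq:ricci}. For the sum, $B(e_a,e_a)(b,c)=R(e_a,b,e_a,c)=R(b,e_a,c,e_a)$, and we use \eqref{eq:ricci} again; the Laplacian of $x\mapsto B_x$ on $\mathbb R^d$ is twice this sum.

(2) By the symmetries $R(v,x,w,x)=R(w,x,v,x)=R(x,v,x,w)$, which is the first identity. The second holds since each term contains $R(x,x,\cdot,\cdot)$ or $R(\cdot,\cdot,x,x)$. Finally $2B(x,w)(x,v)=R(x,x,w,v)+R(w,x,x,v)=-R(x,w,x,v)$.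
\end{proof}

\emph{$F_\varepsilon$ is an embedding.} It is $F_0$ followed by the linear map $S\mapsto S'$ of symmetric matrices with $S'_{jj}=S_{jj}+\varepsilon\sum_ik_{ij}S_{ii}$ and $S'_{ij}=(1-\varepsilon k_{ij})S_{ij}$ for $i\neq j$, which is invertible for small $\varepsilon$. The Veronese map $F_0$ is an embedding: $xx^T$ determines $\pm x$, and its metric is nondegenerate by \eqref{eq:metric} below with $\varepsilon=0$. Clearly $F_\varepsilon\to F_0$ in $C^\infty$. As $\operatorname{tr}B_x=0$, the image lies in the hyperplane $\operatorname{tr}=\frac1{\sqrt2}$, of dimension $\frac{(N+1)(N+2)}2-1=n(2n+3)$.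

All quantities below are smooth functions of $(x,\varepsilon)\in S^N\times[-\varepsilon_0,\varepsilon_0]$, including $H^N=(H^2)^n$; so the Taylor remainders in $\varepsilon$ are uniform in $x$.

\subsection*{The metric}
Let $\langle\,,\rangle$ be the round metric on $S^N$, let $v,w\in x^\perp$, and let $e_1,\dots,e_N$ now denote an orthonormal basis of $x^\perp$. Then
\[
\sqrt2\,dF(v)=xv^T+vx^T+2\varepsilon B(x,v).
\]
Here $\langle xv^T+vx^T,xw^T+wx^T\rangle=2\langle v,w\rangle$, and by Lemma~\ref{lem:alg}(2) $\langle xv^T+vx^T,2B(x,w)\rangle=4B(x,w)(x,v)=-2B_x(v,w)$. So the induced metric is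
\begin{equation}\label{eq:metric}
g=\langle\,,\rangle-2\varepsilon B+\varepsilon^2P,\qquad P(v,w)=2\langle B(x,v),B(x,w)\rangle ,
\end{equation}
where $B$ denotes $B_x$ restricted to $x^\perp$. Put
\[
b=|B_x|^2=|B|^2,\qquad p=\operatorname{tr}P=\tfrac12|\nabla B|^2 .
\]
The equality $|B_x|^2=|B|^2$ holds because $B_xx=0$; and $\nabla B$ is the derivative of the matrix-valued function $x\mapsto B_x$ on $S^N$, with $\nabla_vB=2B(x,v)$. Since $\operatorname{tr}B=\operatorname{tr}B_x-B_x(x,x)=0$, the expansions of the inverse and of $\sqrt{\det}$ are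
\[
g^{-1}=I+2\varepsilon B+\varepsilon^2(4B^2-P)+O(\varepsilon^3),\qquad dV=\Big[1+\varepsilon^2\Big(\frac p2-b\Big)+O(\varepsilon^3)\Big]dV_0 .
\]
(For the second: $\log\sqrt{\det(I+G)}=\frac12\operatorname{tr}G-\frac14\operatorname{tr}G^2+\cdots$ with $G=-2\varepsilon B+\varepsilon^2P$.)

\subsection*{The mean curvature}
Let $\nabla$ be the round connection. Then $N\vec H$ is the normal part of $g^{ij}\nabla^2_{ij}F$, because a change of connection alters the Hessian of $F$ only by tangential terms. For a quadratic form $q$ with polarization $q(v,w)$, restricted to $S^N$, $\nabla^2q(v,w)=2q(v,w)-2\langle v,w\rangle q(x)$. Hence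
\[
\sqrt2\,\nabla^2F(v,w)=vw^T+wv^T-2\langle v,w\rangle xx^T+\varepsilon\big(2B(v,w)-2\langle v,w\rangle B_x\big).
\]
By Lemma~\ref{lem:alg}(1), $\sum_iB(e_i,e_i)=-B_x$, the sum now being over the basis of $x^\perp$. Contracting with $g^{-1}$ we get
\[
W:=\sqrt2\,g^{ij}\nabla^2_{ij}F=W_0+\varepsilon W_1+\varepsilon^2W_2+O(\varepsilon^3)
\]
with
\begin{align*}
W_0&=2(I-xx^T)-2N\,xx^T=2I-2(N+1)\,xx^T,\\
W_1&=4B_x-2B_x-2N\,B_x=-2(N-1)B_x,\\
W_2&=2(4B^2-P)-2\operatorname{tr}(4B^2-P)\,xx^T+4\sum_{i,j}B_x(e_i,e_j)\,B(e_i,e_j),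
\end{align*}
where forms on $x^\perp$ are extended by zero to matrices. In $W_1$ the term $4B_x$ comes from $2\varepsilon B$ in $g^{-1}$, and in $W_1$ and $W_2$ the multiples of $\operatorname{tr}B=0$ have been dropped.

\emph{The tangential part of $W$ is negligible.} The $\varepsilon^0$-term of $\langle W,\sqrt2\,dF(v)\rangle$ is $\langle W_0,xv^T+vx^T\rangle=0$, as $\langle x,v\rangle=0$. The $\varepsilon^1$-term is
\[
\langle W_1,xv^T+vx^T\rangle+\langle W_0,2B(x,v)\rangle=-4(N-1)B_x(x,v)+4\operatorname{tr}B(x,v)-4(N+1)B(x,v)(x,x)=0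
\]
by Lemma~\ref{lem:alg}. So the tangential part is $O(\varepsilon^2)$, its squared length is $O(\varepsilon^4)$, and
\[
N^2H^2=\tfrac12|W|^2+O(\varepsilon^4).
\]

\emph{The norm of $W$.} The eigenvalues of $W_0$ are $2$ ($N$ times) and $-2N$, so $|W_0|^2=4N(N+1)$. By Lemma~\ref{lem:alg}(1), $\langle W_0,W_1\rangle=0$. Next, $|W_1|^2=4(N-1)^2b$. For $\langle W_0,W_2\rangle$ we compute
\begin{align*}
\langle I,W_2\rangle&=2\operatorname{tr}(4B^2-P)-2\operatorname{tr}(4B^2-P)+0=0,\\
\langle xx^T,W_2\rangle&=-2(4b-p)+4\sum_{i,j}B_x(e_i,e_j)^2=-4b+2p ,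
\end{align*}
using $\operatorname{tr}B(e_i,e_j)=0$ in the first line and $B(e_i,e_j)(x,x)=B_x(e_i,e_j)$ in the second. Thus $2\langle W_0,W_2\rangle=8(N+1)(2b-p)$. With $H_0^2=\frac{2(N+1)}N$ it follows that
\[
H^2=H_0^2\Big[1+\varepsilon^2\Big(\frac{(N-1)^2}{N(N+1)}\,b+\frac2N(2b-p)\Big)+O(\varepsilon^3)\Big].
\]
Raising to the power $\frac N2$ and multiplying by $dV$,
\[
H^N\,dV=H_0^N\Big[1+\varepsilon^2\Big(\frac{(N-1)^2}{2(N+1)}\,b+b-\frac p2\Big)+O(\varepsilon^3)\Big]dV_0 .
\]

\subsection*{Conclusion}
The entries of $B_x$ are harmonic of degree $2$, hence eigenfunctions of $-\Delta$ on $S^N$ with eigenvalue $2(N+1)$. Therefore $\int p=\frac12\int|\nabla B|^2=(N+1)\int b$. Moreover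
\[
\frac{(N-1)^2}{2(N+1)}+1-\frac{N+1}2=\frac{(N-1)^2+2(N+1)-(N+1)^2}{2(N+1)}=-\frac{N-1}{N+1} .
\]
Since $H_0^N\frac{c_N}2=\big(\frac{2n+1}n\big)^n\frac{c_{2n}}2=K_n$, we obtain
\[
\mathcal E(F_\varepsilon)=K_n-\varepsilon^2\,\frac{N-1}{N+1}\,H_0^N\int_{RP^N}b\,dV_0+O(\varepsilon^3).
\]
Here $b\not\equiv0$, because $(B_{e_1})_{22}=k_{12}=1$ in the standard basis. So $\mathcal E(F_\varepsilon)<K_n$ for all small $\varepsilon\ne0$, which proves Theorem~\ref{thm:veronese}. \qed

\section{The case $n=1$: proof of Theorem~\ref{thm:two}}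

The proof follows the eigenvalue argument of the introduction, with the round metric $g_0$ replacing the induced one. Two facts make this possible.

\begin{lemma}[Hersch]\label{lem:hersch}
For a finite atomless measure $\mu\ne0$ on $S^m$ there is a conformal diffeomorphism $\phi$ of $S^m$ with $\int\phi\,d\mu=0\in\mathbb E^{m+1}$.
\end{lemma}
\begin{proof}
For $|a|<1$ let $\phi_a(x)=a+(1-|a|^2)\frac{x+a}{|x+a|^2}$. Expanding the square with $|x+a|^2=1+2\langle x,a\rangle+|a|^2$ gives $|\phi_a(x)|=1$ for $|x|=1$. As $\phi_a$ is an inversion followed by a similarity, it is a conformal diffeomorphism of $S^m$. If $a_k\to a$ with $|a_k|<1$ and $|a|=1$, then $\phi_{a_k}\to a$ pointwise on $S^m\setminus\{-a\}$. As $\mu$ has no atoms, dominated convergence shows that $a\mapsto\mu(S^m)^{-1}\int\phi_a\,d\mu$ extends continuously to the closed ball by the identity on the boundary. If it omitted $0$, radial projection would give a retraction of the ball onto its boundary, which does not exist. So it vanishes at some $a$, and $|a|<1$ because the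 extension is the identity on the boundary.
\end{proof}

\begin{lemma}\label{lem:conf}
For an immersed closed surface in a Riemannian manifold, let $\bar K$ be the ambient sectional curvature of the tangent plane. Then $\int(|\vec H|^2+\bar K)\,dA$ is invariant under conformal changes of the ambient metric.
\end{lemma}
\begin{proof}
Let $\mathring h$ be the traceless part of $h$. The Gauss equation reads $K=\bar K+|\vec H|^2-\frac12|\mathring h|^2$, so by Gauss--Bonnet the integral equals $2\pi\chi+\frac12\int|\mathring h|^2\,dA$. If the ambient metric is multiplied by $e^{2u}$, then $h$ changes by a multiple of the induced metric with a normal vector as coefficient, so $\mathring h$ is unchanged as a normal-valued form. Its squared norm is multiplied by $e^{2u-4u}$ and $dA$ by $e^{2u}$.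
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:two}]
By uniformization, after composing $f$ with a diffeomorphism of $RP^2$, its induced metric is conformal to the metric $g_0$ of curvature $1$, which has area $2\pi$ and $\lambda_1=6$. Compose $f$ with inverse stereographic projection $\mathbb E^m\to S^m$. An immersion of a compact surface has finite point preimages, so the push-forward of $dV_{g_0}$ to $S^m$ has no atoms. Composing further with the $\phi$ of Lemma~\ref{lem:hersch} we get a conformal immersion $\psi\colon(RP^2,g_0)\to S^m\subset\mathbb E^{m+1}$ with $\int\psi\,dV_{g_0}=0$. Since $|\psi|=1$ and $\psi$ is conformal,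
\[
12\pi=\lambda_1\int|\psi|^2\,dV_{g_0}\le\int|\nabla\psi|^2\,dV_{g_0}=2\operatorname{Area}(\psi).
\]
The last equality is where dimension two is used. Now $f$ and $\psi$ are related by conformal maps of the ambient spaces, with $\bar K=0$ in $\mathbb E^m$ and $\bar K=1$ in $S^m$, so Lemma~\ref{lem:conf} gives
\[
\mathcal E(f)=\int H^2\,dA=\int\big(1+|\vec H_{S^m}|^2\big)\,dA_\psi\ge\operatorname{Area}(\psi)\ge6\pi=K_1 .
\]
For $n=1$ the first bound of Theorem~\ref{thm:gap} is $\frac32c_2=6\pi$. Hence $I_1=6\pi=K_1$, and that bound is sharp.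
\end{proof}

\begin{thebibliography}{9}
\bibitem{Chen71} Chen, \emph{Math. Ann.} \textbf{194} (1971).
\bibitem{Chen79} Chen, 1979 (the inequality $\int H^{2n}\,dV\ge K_n$ for isometric immersions of $RP^{2n}(1)$).
\bibitem{LiYau} P.~Li and S.-T.~Yau, \emph{Invent. Math.} \textbf{69} (1982).
\end{thebibliography}

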